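\title{Equalizing the local maxima of the generalized Lebesgue function}

\begin{abstract}
Given $m+1\ge n+1$ nodes in an interval, including its endpoints, the generalized Lebesgue function measures how large a polynomial of degree at most $n$ can be at a point if it is bounded by $1$ at the nodes. We prove the generalized Bernstein--Erd\H{o}s conjecture: for $m\ge n\ge2$ there is exactly one placement of the nodes for which the maxima $b_1,\dots,b_m$ of this function over the $m$ subintervals are equal, it is the unique minimizer of the overall maximum, and for every other placement the common value lies strictly between $\min_i b_i$ and $\max_i b_i$. We prove more: the differences of the numbers $\log(b_i-1)$ are global coordinates on the set of partitions, and no change of the partition moves all $b_i$ in the same direction.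
\end{abstract}

\section{The problem and the result}\label{sec:intro}

Fix an interval $[a,b]$ and integers $m\ge n\ge 2$, and let $\mathcal P_n$ be the space of real polynomials of degree at most $n$. A \emph{partition} is a set $\tau=\{t_0,\dots,t_m\}$ with $a=t_0<t_1<\dots<t_m=b$; its points are the \emph{nodes}, and $I_i=[t_{i-1},t_i]$ for $1\le i\le m$. We identify $\tau$ with the point $(t_1,\dots,t_{m-1})$ of the open simplex
\[
T=\{(t_1,\dots,t_{m-1}) : a<t_1<\dots<t_{m-1}<b\}.
\]
A polynomial $p\in\mathcal P_n$ is \emph{feasible} for $\tau$ if $|p(t_k)|\le 1$ for $k=0,\dots,m$. The \emph{generalized Lebesgue function} is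
\[
B_n(x,\tau)=\sup\{|p(x)| : p \text{ feasible for }\tau\},\qquad x\in[a,b],
\]
and $B_n(\tau)=\max_{x\in[a,b]}B_n(x,\tau)$. Thus $B_n(\tau)$ is the smallest constant $C$ such that $\max_{[a,b]}|p|\le C\max_k|p(t_k)|$ for all $p\in\mathcal P_n$: it is the price of controlling a polynomial through its samples only. Since $m\ge n$, the quantity $\max_k|p(t_k)|$ is a norm on $\mathcal P_n$, so the feasible set is compact and the supremum is finite and attained. At each node $B_n$ equals $1$. The degree $n=1$ is excluded because a linear function is bounded by its values at $a$ and $b$, so that $B_1(\tau)=1$ for every partition.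

For a set $\sigma\subset\{0,\dots,m\}$ with $n+1$ elements let $\tau_\sigma=\{t_k\}_{k\in\sigma}$, let $\ell_k^\sigma(x)=\prod_{l\in\sigma,\,l\ne k}(x-t_l)/(t_k-t_l)$, $k\in\sigma$, be the Lagrange fundamental polynomials, and let $\Lambda_n(x,\tau_\sigma)=\sum_{k\in\sigma}|\ell_k^\sigma(x)|$ be the Lebesgue function of interpolation at $\tau_\sigma$. From $p(x)=\sum_{k\in\sigma}p(t_k)\ell_k^\sigma(x)$ we get
\begin{equation}\label{eq:upper}
B_n(x,\tau)\le\Lambda_n(x,\tau_\sigma)\qquad\text{for every }\sigma\text{ and }x .
\end{equation}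
For $m=n$ there is only one $\sigma$, the values $p(t_k)$ are free, and $B_n$ is the classical Lebesgue function. For $m>n$ it is the lower envelope of the functions $\Lambda_n(\cdot,\tau_\sigma)$; see Lemma~\ref{lem:dual}.

Where should the nodes be placed to minimize $B_n(\tau)$? Put
\[
b_i(\tau)=\max_{x\in I_i}B_n(x,\tau),\qquad i=1,\dots,m,
\]
so that $B_n(\tau)=\max_i b_i(\tau)$. One expects that a short interval leaves a polynomial little room to grow. If the $b_i$ are unequal, one would then shorten the intervals with large $b_i$ at the expense of those with small $b_i$, and the optimum should be the partition at which all $b_i$ agree: $m-1$ equations for $m-1$ free nodes. For interpolation this guess is the Bernstein--Erd\H{o}s conjecture, proved by Kilgore \cite{Kilgore} and by de~Boor and Pinkus \cite{dBP}.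

\begin{theorem}[Kilgore; de~Boor and Pinkus]\label{thm:classical}
Let $m=n$ and $\lambda_i(\tau)=\max_{I_i}\Lambda_n(\cdot,\tau)$. There is a unique partition $\tau^*$ with $\lambda_1(\tau^*)=\dots=\lambda_n(\tau^*)$; it is the unique minimizer of $\max_x\Lambda_n(x,\tau)$, and the common value $\lambda_n^*$ satisfies $\min_i\lambda_i(\tau)<\lambda_n^*$ for every $\tau\ne\tau^*$.
\end{theorem}

The \emph{generalized Bernstein--Erd\H{o}s conjecture} is the corresponding statement for all $m\ge n$: \emph{there is a unique partition $\tau^*_m$ at which $B_n(\tau)$ attains its minimum $B_{n,m}$; it is determined uniquely by the condition $b_1=\dots=b_m=B_{n,m}$; and $\min_ib_i(\tau)<B_{n,m}<\max_ib_i(\tau)$ for every $\tau\ne\tau^*_m$.}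

We prove this conjecture through a stronger statement. It is shown in Section~\ref{sec:extremal} that $b_i>1$ on $T$. Put $g_i=\log(b_i-1)$, $g=(g_1,\dots,g_m)$, and
\[
\Phi=Lg=(g_2-g_1,\dots,g_m-g_{m-1}):T\to\mathbb R^{m-1},
\]
where $L$ is the $(m-1)\times m$ matrix of consecutive differences.

\begin{theorem}\label{thm:main}
Let $m\ge n\ge2$.
\begin{enumerate}
\item[(1)] $\Phi$ is a homeomorphism of $T$ onto $\mathbb R^{m-1}$, with locally Lipschitz inverse.
\item[(2)] If $\tau\ne\tau'$ are in $T$, there are $i,j$ with $b_i(\tau)<b_i(\tau')$ and $b_j(\tau)>b_j(\tau')$.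
\end{enumerate}
\end{theorem}

\begin{corollary}\label{cor:conj}
There is exactly one partition $\tau^*_m$ with $b_1(\tau^*_m)=\dots=b_m(\tau^*_m)$. If $B$ is the common value, then $\min_ib_i(\tau)<B<\max_ib_i(\tau)=B_n(\tau)$ for every $\tau\ne\tau^*_m$. Hence $B=B_{n,m}$, and $\tau^*_m$ is the unique minimizer of $B_n(\tau)$.
\end{corollary}

\begin{proof}
The $b_i(\tau)$ are all equal if and only if $\Phi(\tau)=0$, so part (1) gives $\tau^*_m=\Phi^{-1}(0)$. Part (2) with $\tau'=\tau^*_m$ gives $b_i(\tau)<B<b_j(\tau)$ for some $i,j$.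
\end{proof}

\section{Quadratic polynomials}\label{sec:quad}

For $n=2$ the numbers $b_i$ can be written down, and the cases $m=2,3$ already show the mechanism of the proof and its two difficulties. Let $[a,b]=[-1,1]$, and let $h_i$ and $s_i$ be the length and the midpoint of $I_i$. The quadratic $(x-t_{i-1})(x-t_i)=(x-s_i)^2-h_i^2/4$ is nonnegative at all nodes, and its largest value over the nodes is taken at an endpoint $z\in\{-1,1\}$ farthest from $s_i$:
\[
M_i=(1+|s_i|)^2-\tfrac14h_i^2=\max\{(1+t_{i-1})(1+t_i),\,(1-t_{i-1})(1-t_i)\}.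
\]
Since $m\ge2$, some node lies outside $I_i$, so $M_i>0$ and $z\notin I_i$. The polynomial $P=1-2(x-t_{i-1})(x-t_i)/M_i$ takes values in $[-1,1]$ at the nodes, so $P\le B_2$. For the three nodes $t_{i-1},t_i,z$, the fundamental polynomial of $z$ is $\ell=(x-t_{i-1})(x-t_i)/M_i\le0$ on $I_i$, the other two are nonnegative on $I_i$, and the three add up to $1$. Hence their Lebesgue function on $I_i$ is $(1-\ell)-\ell=P$, and \eqref{eq:upper} gives $B_2=P$ on $I_i$. Evaluating at $s_i$,
\begin{equation}\label{eq:quad}
b_i-1=\frac{h_i^2}{2M_i}.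
\end{equation}

\medskip\noindent\emph{The case $m=2$.} With $t_1=t\in(-1,1)$,
\[
b_1-1=\frac{(1+t)^2}{4(1-t)},\qquad b_2-1=\frac{(1-t)^2}{4(1+t)},\qquad \Phi(t)=3\log\frac{1-t}{1+t}.
\]
So $b_1$ increases, $b_2$ decreases, and $\Phi$ maps $(-1,1)$ homeomorphically onto $\mathbb R$. This is Theorem~\ref{thm:main}.

\medskip\noindent\emph{The case $m=3$.} With $t_1=u<t_2=v$,
\[
b_1-1=\frac{(1+u)^2}{4(1-u)},\quad
b_2-1=\frac{(v-u)^2}{2\max\{(1+u)(1+v),(1-u)(1-v)\}},\quad
b_3-1=\frac{(1-v)^2}{4(1+v)}.
\]
The gradients of $g_1$ and $g_3$ are $(\alpha,0)$ and $(0,-\delta)$ with $\alpha=\frac2{1+u}+\frac1{1-u}>0$ and $\delta=\frac2{1-v}+\frac1{1+v}>0$. The function $g_2$ is the minimum of two smooth branches, with gradients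
\[
\Bigl(-\frac2{v-u}-\frac1{1+u},\ \frac2{v-u}-\frac1{1+v}\Bigr),\qquad
\Bigl(-\frac2{v-u}+\frac1{1-u},\ \frac2{v-u}+\frac1{1-v}\Bigr).
\]
Because $v-u<1+v$ and $v-u<1-u$, both have the form $(-\beta,\gamma)$ with $\beta,\gamma>0$, and so does every convex combination of them. Whichever is used as the middle row, the matrix
\[
G=\begin{pmatrix}\alpha&0\\-\beta&\gamma\\0&-\delta\end{pmatrix}
\]
has rank $2$, and $y^TG=0$ for the \emph{positive} vector $y=(\beta/\alpha,\,1,\,\gamma/\delta)^T$.

This positive relation is the heart of the matter. If a displacement $w$ of the nodes has $Gw\ge0$ or $Gw\le 0$ entrywise, then $0=y^TGw$ forces $Gw=0$, and then $w=0$ by the rank. So to first order the $g_i$ cannot all move in the same direction, which is the infinitesimal form of part (2). In particular they cannot all move by the same amount, so $LG$ is nonsingular, which is the infinitesimal form of part (1).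

The example also shows what has to be handled beyond this. First, since $(1+u)(1+v)-(1-u)(1-v)=2(u+v)$, the two branches of $g_2$ meet along the line $u+v=0$ with different gradients, so $b_2$ is not differentiable there. This is the line of symmetric partitions, and it contains $\tau^*_3$ (Proposition~\ref{prop:cons}). The proof therefore needs an inverse function theorem for Lipschitz maps, and that is why convex combinations of gradients appear. Second, as $u,v\to0$ the partition degenerates while $(b_1,b_2,b_3)\to(\frac54,1,\frac54)$. The differences $b_{i+1}-b_i$ do not see the boundary of $T$; the differences of $\log(b_i-1)$ do.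

The general proof follows this plan. Section~\ref{sec:extremal} describes $B_n$ on $I_i$ by one polynomial $p_i$. Section~\ref{sec:grad} writes $b_i$ as a minimum of smooth branches and encodes their gradients as polynomials. Sections~\ref{sec:slope} and~\ref{sec:kernel} find the signs of these polynomials at suitable points and deduce the positive relation. Sections~\ref{sec:homeo} and~\ref{sec:compare} pass from the infinitesimal statements to the global ones.

\section{The extremal polynomial of a subinterval}\label{sec:extremal}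

In Sections~\ref{sec:extremal}, \ref{sec:slope} and \ref{sec:kernel} the partition $\tau$ is fixed, and $\sigma$ always denotes a subset of $\{0,\dots,m\}$ with $n+1$ elements.

\begin{lemma}\label{lem:dual}
For every $x\in[a,b]$ we have $B_n(x,\tau)=\min_\sigma\Lambda_n(x,\tau_\sigma)$.
\end{lemma}

\begin{proof}
By \eqref{eq:upper} it suffices to find one $\sigma$ with equality. Say that $c\in\mathbb R^{m+1}$ \emph{represents} $x$ if $p(x)=\sum_kc_kp(t_k)$ for all $p\in\mathcal P_n$; every such $c$ has $\sum_k|c_k|\ge B_n(x,\tau)$. On the subspace $\{(p(t_k))_k:p\in\mathcal P_n\}$ of $\mathbb R^{m+1}$ with the maximum norm, the functional $(p(t_k))_k\mapsto p(x)$ has norm $B_n(x,\tau)$, and its Hahn--Banach extension is a representing $c$ with $\sum_k|c_k|=B_n(x,\tau)$. Choose such a $c$ with the fewest nonzero entries. If there are more than $n+1$, there is $d\ne0$ supported on the support of $c$ with $\sum_kd_kp(t_k)=0$ for all $p\in\mathcal P_n$, because these are $n+1$ linear equations. All vectors $c+sd$ represent $x$. The function $s\mapsto\sum_k|c_k+sd_k|$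 is affine as long as no entry changes sign and is minimal at $s=0$, so it is constant up to the first $s$, positive or negative, at which an entry vanishes; this contradicts the choice of $c$. Hence $c$ is supported in some $\sigma$, and testing with $p=\ell_k^\sigma$ gives $c_k=\ell_k^\sigma(x)$ for $k\in\sigma$.
\end{proof}

The factor $(x-t_l)/(t_k-t_l)$ is negative exactly when $t_l$ lies strictly between $x$ and $t_k$. So for $x\notin\tau_\sigma$,
\begin{equation}\label{eq:signl}
\operatorname{sgn}\ell_k^\sigma(x)=(-1)^{\nu},\qquad \nu=\text{number of points of }\tau_\sigma\text{ strictly between }x\text{ and }t_k .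
\end{equation}
Call the $n$ open intervals between consecutive points of $\tau_\sigma$ the \emph{gaps} of $\tau_\sigma$. On a gap $(s,s')$ the signs \eqref{eq:signl} are constant: $+$ at $s$ and $s'$, alternating outward from there. Hence $\Lambda_n(\cdot,\tau_\sigma)$ coincides on $[s,s']$ with the polynomial in $\mathcal P_n$ that interpolates these signs. Since $n\ge2$, at least one sign is negative, so
\begin{equation}\label{eq:gt1}
\Lambda_n(x,\tau_\sigma)=\sum_{k\in\sigma}|\ell_k^\sigma(x)|>\sum_{k\in\sigma}\ell_k^\sigma(x)=1\qquad\text{for }x\text{ in a gap of }\tau_\sigma .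
\end{equation}
Let $\mathcal S_i$ be the set of all $\sigma$ that contain $i-1$ and $i$. For $\sigma\in\mathcal S_i$ the interior of $I_i$ is a gap of $\tau_\sigma$, and we write $p_i^\sigma$ for the corresponding polynomial: it equals $+1$ at $t_{i-1}$ and $t_i$, it takes the values $\pm1$ alternately along $\tau_\sigma$ to the left from $t_{i-1}$ and to the right from $t_i$, and $p_i^\sigma=\Lambda_n(\cdot,\tau_\sigma)$ on $I_i$.

The shape of these polynomials is governed by their zeros. Call a polynomial \emph{real-rooted} if it is nonzero and has only real zeros; nonzero constants are included. If $p$ is real-rooted and nonconstant, then off its zeros $p'/p=\sum_z(x-z)^{-1}$ and $(p'/p)'=-\sum_z(x-z)^{-2}<0$, the sums being over the zeros with multiplicity. Two consequences will be used.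
\begin{enumerate}
\item[(C)] $\log|p|$ is strictly concave on each interval free of zeros. In particular, if $[\alpha,\beta]$ contains no zero, then $|p(x)|\ge\min\{|p(\alpha)|,|p(\beta)|\}$ for $x\in[\alpha,\beta]$.
\item[(M)] $|p|$ is strictly increasing to the right of the largest zero and strictly decreasing to the left of the smallest zero.
\end{enumerate}

\begin{lemma}\label{lem:zeros}
Let $\sigma\in\mathcal S_i$, and let $f\in\mathcal P_n$ have at the points of $\tau_\sigma$ the same strict signs as $p_i^\sigma$, or the same as $-p_i^\sigma$. Then $f$ is nonconstant and real-rooted. It has no zero in $I_i$, exactly one zero, which is simple, in each of the other $n-1$ gaps, and at most one further zero, which is simple and lies outside $[\min\tau_\sigma,\max\tau_\sigma]$.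
\end{lemma}

\begin{proof}
Count zeros with multiplicity. Each of the $n-1\ge1$ gaps with a sign change contains an odd number of zeros, and the gap inside $I_i$ contains an even number. Any excess over the minimal counts $1,\dots,1$ and $0$ is at least $2$ and would give $n+1$ zeros, so there is none. If $\deg f=n$, one zero remains; it is real because non-real zeros come in conjugate pairs, and it lies neither in a gap nor at a point of $\tau_\sigma$.
\end{proof}

Apply this to $p=p_i^\sigma$. On $I_i$ the function $p'/p$ has negative derivative, and it vanishes somewhere inside by Rolle's theorem. So $p_i^\sigma$ has exactly one critical point $x_i^\sigma$ in $(t_{i-1},t_i)$; by \eqref{eq:gt1} it is the maximum point on $I_i$; and $(p'/p)'=p''/p$ at this point gives $(p_i^\sigma)''(x_i^\sigma)<0$.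

A priori the minimizing $\sigma$ in Lemma~\ref{lem:dual} could change with $x$ inside $I_i$ and produce corners of $B_n$. The next lemma shows that this does not happen.

\begin{lemma}\label{lem:extremal}
For each $i$ there is a unique $p_i\in\mathcal P_n$ with $B_n(\cdot,\tau)=p_i$ on $I_i$. It is feasible, and the set $\Sigma_i=\Sigma_i(\tau)=\{\sigma\in\mathcal S_i:p_i^\sigma=p_i\}$ is nonempty. Moreover:
\begin{enumerate}
\item[(a)] if $x\in(t_{i-1},t_i)$ and $B_n(x,\tau)=\Lambda_n(x,\tau_\sigma)$, then $\sigma\in\Sigma_i$;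
\item[(b)] if $\sigma\in\mathcal S_i$ and $p_i^\sigma$ is feasible, then $\sigma\in\Sigma_i$.
\end{enumerate}
\end{lemma}

\begin{proof}
If $\sigma\in\mathcal S_i$ and $p_i^\sigma$ is feasible, then $p_i^\sigma\le B_n\le\Lambda_n(\cdot,\tau_\sigma)=p_i^\sigma$ on $I_i$, so $B_n=p_i^\sigma$ there. A polynomial is determined by its values on $I_i$. So everything follows once we show: if $x\in(t_{i-1},t_i)$ and $B_n(x,\tau)=\Lambda_n(x,\tau_\sigma)$, then $\sigma\in\mathcal S_i$ and $p_i^\sigma$ is feasible; such a $\sigma$ exists by Lemma~\ref{lem:dual}.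

Let $p$ be feasible with $p(x)=B_n(x,\tau)$. In $p(x)=\sum_{k\in\sigma}p(t_k)\ell_k^\sigma(x)\le\sum_{k\in\sigma}|\ell_k^\sigma(x)|=p(x)$ all $\ell_k^\sigma(x)$ are nonzero, since $x$ is not a node; therefore $p(t_k)=\operatorname{sgn}\ell_k^\sigma(x)$ for $k\in\sigma$. Suppose $x<\min\tau_\sigma$. By \eqref{eq:signl} the signs alternate along all of $\tau_\sigma$, so $p$ has $n$ real zeros, all larger than $\min\tau_\sigma$, and (M) gives $|p(t_{i-1})|>|p(\min\tau_\sigma)|=1$, against feasibility. If $x>\max\tau_\sigma$, then in the same way all zeros are smaller than $\max\tau_\sigma$ and $|p(t_i)|>1$. So $x$ lies in a gap $(s,s')$, and $p=\Lambda_n(\cdot,\tau_\sigma)>1$ on $(s,s')$ by \eqref{eq:gt1}. Feasibility excludes nodes in $(s,s')$, hence $s=t_{i-1}$, $s'=t_i$, and $p=p_i^\sigma$.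
\end{proof}

Let $x_i\in(t_{i-1},t_i)$ be the maximum point of $p_i$ on $I_i$; it equals $x_i^\sigma$ for every $\sigma\in\Sigma_i$. We have
\begin{equation}\label{eq:facts}
b_i=p_i(x_i)>1,\quad p_i'(x_i)=0,\quad p_i''(x_i)<0,\quad p_i\ge1\text{ on }I_i,\quad p_i(t_{i-1})=p_i(t_i)=1 .
\end{equation}

\begin{example}\label{ex:cubic}
Let $n=3$, $m=5$, $p(x)=8x^3-6x$, so that $p(\cos\theta)=2\cos3\theta$. Take $t_k=\cos\theta_k$ with $\theta_0,\dots,\theta_5=160^\circ,140^\circ,100^\circ,80^\circ,40^\circ,20^\circ$ and $[a,b]=[t_0,t_5]$; see Figure~\ref{fig:cubic}. The values of $p$ at the nodes are $-1,1,1,-1,-1,1$. So $p$ is feasible, and Lemma~\ref{lem:extremal}(b) gives $p_2=p$ with $\{0,1,2,3\},\{0,1,2,4\}\in\Sigma_2$, and $p_4=-p$ with $\{2,3,4,5\}\in\Sigma_4$. Thus $\Sigma_i$ may have several elements, and $p_i=\pm p_j$ is possible for $i\ne j$.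
\end{example}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[xscale=5,yscale=0.9]
\draw[->] (-1.1,0)--(1.1,0);
\draw[dashed,gray] (-1.05,1)--(1.05,1) node[right,black] {$1$};
\draw[dashed,gray] (-1.05,-1)--(1.05,-1) node[right,black] {$-1$};
\draw[thick,domain=-0.94:0.94,samples=80] plot (\x,{8*(\x)*(\x)*(\x)-6*(\x)});
\foreach \ang/\val/\idx in {160/-1/0,140/1/1,100/1/2,80/-1/3,40/-1/4,20/1/5}{
\draw[dotted] ({cos(\ang)},0)--({cos(\ang)},\val);
\node[circle,fill,inner sep=1.3pt] at ({cos(\ang)},\val) {};
\node at ({cos(\ang)},{-0.3*\val}) {$t_{\idx}$};}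
\end{tikzpicture}
\caption{The cubic $p(x)=8x^3-6x$ and the six nodes at which $|p|=1$. It is bounded by $1$ at all nodes; $p$ is the generalized Lebesgue function $B_3$ on $[t_1,t_2]$, and $-p$ is $B_3$ on $[t_3,t_4]$.}
\label{fig:cubic}
\end{figure}

\section{Gradients as polynomials}\label{sec:grad}

Now let $\tau$ vary in $T$. For $\sigma\in\mathcal S_i$ put
\[
\lambda_i^\sigma(\tau)=\max_{I_i}\Lambda_n(\cdot,\tau_\sigma)=p_i^\sigma(x_i^\sigma).
\]
The coefficients of $p_i^\sigma$ are rational functions of the nodes without poles in $T$, and $x_i^\sigma$ is the only critical point in $(t_{i-1},t_i)$ and is nondegenerate. By the implicit function theorem $x_i^\sigma$ is a $C^1$ function of $\tau$, and so $\lambda_i^\sigma\in C^1(T)$. By \eqref{eq:upper}, $\lambda_i^\sigma\ge b_i$. Equality holds if $\sigma\in\Sigma_i(\tau)$. Conversely, if $\lambda_i^\sigma=b_i$, then $b_i\ge\Lambda_n(x_i,\tau_\sigma)\ge B_n(x_i,\tau)=b_i$, and Lemma~\ref{lem:extremal}(a) gives $\sigma\in\Sigma_i(\tau)$. Therefore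
\begin{equation}\label{eq:min}
b_i=\min_{\sigma\in\mathcal S_i}\lambda_i^\sigma,\qquad\text{and the minimum at }\tau\text{ is attained exactly for }\sigma\in\Sigma_i(\tau).
\end{equation}
In particular $b_i$, $g_i$ and $\Phi$ are locally Lipschitz.

Different $\sigma$ involve different nodes, so the gradients $\nabla\lambda_i^\sigma$ must be put in a common form before they can be compared. Let
\[
\Omega=\prod_{k=0}^m(x-t_k),\qquad \omega_\sigma=\prod_{k\in\sigma}(x-t_k),\qquad \theta_\sigma=\prod_{k\notin\sigma}(x-t_k),\qquad q_i=\frac{p_i'}{x-x_i}.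
\]
By \eqref{eq:facts}, $q_i$ is a polynomial of degree at most $n-2$ with $q_i(x_i)=p_i''(x_i)$.

\begin{lemma}\label{lem:grad}
For $\sigma\in\Sigma_i(\tau)$ let $Q_i^\sigma=\omega_\sigma(x_i)\,q_i\,\theta_\sigma\in\mathcal P_{m-2}$. Then, at $\tau$,
\begin{equation}\label{eq:grad}
\frac{\partial\lambda_i^\sigma}{\partial t_k}=\frac{Q_i^\sigma(t_k)}{\Omega'(t_k)},\qquad k=1,\dots,m-1.
\end{equation}
\end{lemma}

\begin{proof}
The degree of $Q_i^\sigma$ is at most $(n-2)+(m-n)$. If $k\notin\sigma$, then $\lambda_i^\sigma$ does not depend on $t_k$ and $\theta_\sigma(t_k)=0$. Let $k\in\sigma$. Differentiating in $t_k$ the conditions $p_i^\sigma(t_l)=\pm1$, $l\in\sigma$, shows that the polynomial $\partial p_i^\sigma/\partial t_k\in\mathcal P_n$ vanishes at $t_l$ for $l\neq k$ and equals $-p_i'(t_k)$ at $t_k$; so it is $-p_i'(t_k)\ell_k^\sigma$. The motion of $x_i^\sigma$ contributes nothing because $p_i'(x_i)=0$. With $\ell_k^\sigma(x)=\omega_\sigma(x)/((x-t_k)\omega_\sigma'(t_k))$ we obtain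
\[
\frac{\partial\lambda_i^\sigma}{\partial t_k}=-p_i'(t_k)\,\frac{\omega_\sigma(x_i)}{(x_i-t_k)\,\omega_\sigma'(t_k)}=\omega_\sigma(x_i)\,\frac{q_i(t_k)}{\omega_\sigma'(t_k)},
\]
and $\Omega'(t_k)=\omega_\sigma'(t_k)\theta_\sigma(t_k)$ gives \eqref{eq:grad}.
\end{proof}

The map $Q\mapsto(Q(t_k)/\Omega'(t_k))_{k=1}^{m-1}$ is an isomorphism $\mathcal P_{m-2}\to\mathbb R^{m-1}$. So a linear relation among $m$ gradients is a linear relation among $m$ polynomials in the $(m-1)$-dimensional space $\mathcal P_{m-2}$, and we may test it at any points we like. The nodes are a poor choice: in Example~\ref{ex:cubic}, the last point of $\tau_\sigma$ is $t_3$ or $t_4$ according to the choice of $\sigma\in\Sigma_2$, and $p_2'(t_3)<0<p_2'(t_4)$. The right points are $x_1<\dots<x_m$. No $x_j$ is a node, so the signs of $\omega_\sigma(x_i)$ and $\theta_\sigma(x_j)$ are a matter of counting, and what remains is the sign of $p_i'(x_j)$.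

\section{The slope of $p_i$ at the maximum point of $p_j$}\label{sec:slope}

The link between $p_i$ and the point $x_j$ is the Wronskian $W=p_i'p_j-p_ip_j'$. Since $p_j'(x_j)=0$, we have $W(x_j)=b_j\,p_i'(x_j)$; and $W/p_j^2=(p_i/p_j)'$ on $I_j$, where $p_j\ge1$. If $W$ does not vanish on $I_j$, its sign can be read off from $p_i/p_j$ at the two endpoints of $I_j$, where $p_j=1$. The reason why $W$ does not vanish is that feasibility makes every real combination of $p_i$ and $p_j$ real-rooted.

\begin{lemma}\label{lem:pencil}
Let $i\ne j$ and $p_i\ne\pm p_j$. Then $W=p_i'p_j-p_ip_j'$ has no zero in $I_j$.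
\end{lemma}

\begin{proof}
First, $p_i$ and $p_j$ are not proportional. If $p_i=cp_j$, then $1=|p_i(t_i)|\le|c|$ by feasibility of $p_j$, and $|c|=|c\,p_j(t_j)|\le1$ by feasibility of $p_i$; so $c=\pm1$, which is excluded.

Next, $\alpha p_i+\beta p_j$ is real-rooted for all real $(\alpha,\beta)\ne(0,0)$. Let $|\alpha|>|\beta|$ and $\sigma\in\Sigma_i$. At the points of $\tau_\sigma$ we have $|\alpha p_i|=|\alpha|>|\beta|\ge|\beta p_j|$, so the combination has the strict signs of $\alpha p_i^\sigma$, and Lemma~\ref{lem:zeros} applies. For $|\alpha|<|\beta|$ exchange $i$ and $j$. For $|\alpha|=|\beta|$ the combination is nonzero and is the limit of the real-rooted polynomials $(1+\epsilon)\alpha p_i+\beta p_j$ as $\epsilon\downarrow0$. By Hurwitz's theorem, every complex zero of a nonzero locally uniform limit of analytic functions is a limit of zeros of these functions; so the combination is real-rooted.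

Suppose now that $W(z)=0$ with $z\in I_j$. The polynomial $R=p_j(z)\,p_i-p_i(z)\,p_j$ is nonzero, because $p_j(z)\ge1$, and $R(z)=0$, $R'(z)=W(z)=0$. So $R$ has a zero of order $k\ge2$ at $z$. We perturb $R$ within the family so that this zero splits into non-real ones. Near $z$ we have $-R/p_j=c\,(x-z)^k\rho(x)$ with $c\in\mathbb R\setminus\{0\}$ and $\rho$ analytic, real on the real axis, $\rho(z)=1$. Then $\varphi=(x-z)\rho^{1/k}$ is a local analytic coordinate at $z$, real on the real axis, and $-R/p_j=c\,\varphi^k$. For small real $\delta\ne0$ the zeros of $R+\delta p_j$ near $z$ are the points at which $\varphi$ equals one of the $k$ complex $k$-th roots of $\delta/c$. If $k$ is odd, then $k\ge3$ and only one root is real; if $k$ is even, take $\delta/c<0$, and no root is real. A point where $\varphi$ is non-real is non-real. So $R+\delta p_j=p_j(z)p_i+(\delta-p_i(z))p_j$ is a nontrivial combination with a non-real zero, a contradiction.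
\end{proof}

Across a gap of $\tau_\sigma$ other than the interior of $I_i$, the polynomial $p_i$ passes from $-e$ to $e$, where $e=\pm1$. It need not be monotone there: see the gap $(t_2,t_4)$ in Figure~\ref{fig:cubic}. The next lemma says that at the points $x_j$ its slope nevertheless has the direction of the passage, and that the rule extends beyond the ends of $\tau_\sigma$ as if the alternation continued.

\begin{lemma}\label{lem:slope}
Let $i\ne j$, $p_i\ne\pm p_j$, $\sigma\in\Sigma_i$. If $\tau_\sigma$ has points to the right of $x_j$, let $s'$ be the smallest one and $e=p_i(s')$; otherwise let $e=-p_i(\max\tau_\sigma)$. Then $\operatorname{sgn}p_i'(x_j)=e$.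
\end{lemma}

\begin{proof}
Let $u=ep_i$. It suffices to prove
\begin{equation}\label{eq:star}
u(t_{j-1})\le u(t_j).
\end{equation}
Indeed, $(u/p_j)'=eW/p_j^2$ has no zero in $I_j$ by Lemma~\ref{lem:pencil}, and $u/p_j=u$ at both endpoints. So \eqref{eq:star} forces $eW>0$ on $I_j$, and $eW(x_j)=b_j\,e\,p_i'(x_j)$.

Let $s$ be the largest point of $\tau_\sigma$ to the left of $x_j$, with $s=-\infty$ if there is none, and put $s'=+\infty$ if there is no point of $\tau_\sigma$ to the right of $x_j$. At most one of $s,s'$ is infinite. As no node lies strictly inside $I_j$, we have $s\le t_{j-1}<t_j\le s'$. We claim that $u(s)=-1$ if $s$ is finite, $u(s')=1$ if $s'$ is finite, and $u$ has exactly one zero $z$ in $(s,s')$, which is simple.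

If both are finite, $(s,s')$ is a gap, and it is not the interior of $I_i$ since it contains $x_j$; so $u(s')=1$, $u(s)=-1$, and Lemma~\ref{lem:zeros} gives $z$. If $s'=+\infty$, then $s=\max\tau_\sigma$ and $u(s)=-1$ by the choice of $e$. If $p_i$ had no zero larger than $s$, (M) would give $|p_i(t_j)|>|p_i(s)|=1$, against feasibility; by Lemma~\ref{lem:zeros} there is exactly one such zero. If $s=-\infty$, then $s'=\min\tau_\sigma$ and $u(s')=1$. If $p_i$ had no zero smaller than $s'$, (M) would give $|p_i(t_{j-1})|>1$; again there is exactly one such zero. In all cases $u<0$ on $(s,z)$ and $u>0$ on $(z,s')$.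

If $t_{j-1}\le z\le t_j$, then $u(t_{j-1})\le0\le u(t_j)$.

Let $z<t_{j-1}$. If $s'$ is finite, (C) on $[t_{j-1},s']$ gives $u(t_j)\ge\min\{u(t_{j-1}),1\}=u(t_{j-1})$, the last step by feasibility. If $s'=+\infty$, then $z$ is the largest zero and $u=|u|$ increases on $(z,\infty)$ by (M).

Let $t_j<z$. If $s$ is finite, (C) on $[s,t_j]$ gives $-u(t_{j-1})\ge\min\{1,-u(t_j)\}=-u(t_j)$. If $s=-\infty$, then $z$ is the smallest zero and $u=-|u|$ increases on $(-\infty,z)$ by (M). This proves \eqref{eq:star}.
\end{proof}

\section{A positive relation among the gradients}\label{sec:kernel}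

The sign in Lemma~\ref{lem:slope} depends on $\sigma$, and so do the signs of $\omega_\sigma(x_i)$ and $\theta_\sigma(x_j)$. In the product this dependence cancels, which is what allows convex combinations over $\Sigma_i$.

\begin{lemma}\label{lem:signQ}
Let $\sigma\in\Sigma_i$. Then $(-1)^{m-i}Q_i^\sigma(x_i)>0$. For $j\ne i$ we have $(-1)^{m-j}Q_i^\sigma(x_j)<0$ if $p_i\ne\pm p_j$, and $Q_i^\sigma(x_j)=0$ if $p_i=\pm p_j$.
\end{lemma}

\begin{proof}
If $j\ne i$ and $p_i=\pm p_j$, then $p_i'(x_j)=0$, so $q_i(x_j)=0$. In the other cases let $\eta=p_i(\max\tau_\sigma)=\pm1$, and let $N_j$ be the number of points of $\tau_\sigma$ to the right of $x_j$. Of the $m-j+1$ nodes $t_j,\dots,t_m$ to the right of $x_j$, exactly $m-j+1-N_j$ are not in $\tau_\sigma$, so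
\[
\operatorname{sgn}\theta_\sigma(x_j)=(-1)^{m-j+1-N_j}.
\]
The node $t_i$ is the $N_i$-th point of $\tau_\sigma$ from the right, and the values of $p_i$ alternate from $\max\tau_\sigma$ down to $t_i$; so $1=p_i(t_i)=\eta(-1)^{N_i-1}$, and $\operatorname{sgn}\omega_\sigma(x_i)=(-1)^{N_i}=-\eta$. It remains to find $\operatorname{sgn}q_i(x_j)$; we show that
\begin{equation}\label{eq:signq}
\operatorname{sgn}q_i(x_i)=\eta(-1)^{N_i},\qquad \operatorname{sgn}q_i(x_j)=\eta(-1)^{N_j-1}\quad(j\ne i).
\end{equation}
For $j=i$: $q_i(x_i)=p_i''(x_i)<0$ and $\eta(-1)^{N_i}=-1$. For $j>i$ and $N_j\ge1$, the point $s'$ of Lemma~\ref{lem:slope} is the $N_j$-th point of $\tau_\sigma$ from the right and lies to the right of $t_i$, so $e=\eta(-1)^{N_j-1}$; for $N_j=0$ the same formula gives $e=-\eta$, as it should. Since $x_j-x_i>0$, \eqref{eq:signq} follows. For $j<i$, the point $s'$ exists and $s'\le t_{i-1}$, because $x_j<t_j\le t_{i-1}$. It is the $N_j$-th point from the right, and among the $N_j-1$ steps from $\max\tau_\sigma$ down to $s'$ exactly one, from $t_i$ to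 $t_{i-1}$, keeps the sign. So $e=\eta(-1)^{N_j}$, and $x_j-x_i<0$ gives \eqref{eq:signq}.

Multiplying the three signs, we get $(-\eta)\cdot\eta(-1)^{N_i}\cdot(-1)^{m-i+1-N_i}=(-1)^{m-i}$ for $j=i$, and $(-\eta)\cdot\eta(-1)^{N_j-1}\cdot(-1)^{m-j+1-N_j}=-(-1)^{m-j}$ for $j\ne i$.
\end{proof}

We recall the Perron--Frobenius theorem. An $m\times m$ matrix $N$ is \emph{irreducible} if there is no nonempty proper subset $S\subset\{1,\dots,m\}$ with $N_{ij}=0$ for all $i\in S$, $j\notin S$. If $N$ is irreducible with nonnegative entries, its spectral radius $\rho$ is a simple eigenvalue and has a left eigenvector $y$ with positive entries. If moreover $Nw=sw$ with $w$ positive, then $\rho\,y^Tw=y^TNw=s\,y^Tw$, so $s=\rho$.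

\begin{proposition}\label{prop:kernel}
Let $M$ be an $m\times(m-1)$ matrix whose $i$-th row is a convex combination of the gradients $\nabla\lambda_i^\sigma(\tau)$, $\sigma\in\Sigma_i(\tau)$. Then $\operatorname{rank}M=m-1$, and the left kernel of $M$ is spanned by a vector $y$ with all $y_i>0$.
\end{proposition}

\begin{proof}
By \eqref{eq:grad}, $M_{ik}=Q_i(t_k)/\Omega'(t_k)$, where $Q_i\in\mathcal P_{m-2}$ is a convex combination of the $Q_i^\sigma$, $\sigma\in\Sigma_i$. Put $A_{ij}=(-1)^{m-j}Q_i(x_j)$ for $1\le i,j\le m$. By Lemma~\ref{lem:signQ}, $A_{ij}\le0$ for $i\ne j$, with equality if and only if $p_i=\pm p_j$.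

\emph{$A$ is irreducible.} Otherwise there is a nonempty proper $S$ with $p_i=\pm p_j$ for all $i\in S$, $j\notin S$. Then all of $p_1,\dots,p_m$ agree up to sign, and $p_1'\in\mathcal P_{n-1}$ vanishes at the $m\ge n$ points $x_1,\dots,x_m$. So $p_1$ is constant, contrary to Lemma~\ref{lem:zeros}.

\emph{$A$ has a positive right kernel vector.} For $Q\in\mathcal P_{m-2}$, the sum $\sum_jQ(x_j)/\prod_{l\ne j}(x_j-x_l)$ is the coefficient of $x^{m-1}$ in the Lagrange interpolant of $Q$ at $x_1,\dots,x_m$; the interpolant is $Q$ itself, so the sum vanishes. The product $\prod_{l\ne j}(x_j-x_l)$ has sign $(-1)^{m-j}$. With $d_j=\prod_{l\ne j}|x_j-x_l|^{-1}>0$ this reads $\sum_jA_{ij}d_j=0$ for all $i$.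

Let $D=\operatorname{diag}(d_1,\dots,d_m)$. For large $s$ the matrix $N=sI-AD$ is nonnegative and irreducible, and $N\mathbf 1=s\mathbf 1$ for $\mathbf 1=(1,\dots,1)^T$. So $s$ is the spectral radius of $N$; it is simple and has a positive left eigenvector $y$. This means $\operatorname{rank}A=\operatorname{rank}AD=m-1$ and $y^TA=0$.

Evaluation at $x_1,\dots,x_m$ is injective on $\mathcal P_{m-2}$. Hence $\sum_iy_iQ_i=0$ and the $Q_i$ span a space of dimension $m-1$. The isomorphism $Q\mapsto(Q(t_k)/\Omega'(t_k))_{k=1}^{m-1}$ turns this into $y^TM=0$ and $\operatorname{rank}M=m-1$. A matrix with $m$ rows and rank $m-1$ has a one-dimensional left kernel.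
\end{proof}

We restate this for the functions $g_i$. Put $\gamma_i^\sigma=\nabla\lambda_i^\sigma/(b_i-1)$, a continuous function on $T$; for $\sigma\in\Sigma_i(\tau)$ the vector $\gamma_i^\sigma(\tau)$ is the gradient of $\log(\lambda_i^\sigma-1)$ at $\tau$. Let $\mathcal G(\tau)$ be the convex set of $m\times(m-1)$ matrices whose $i$-th row is a convex combination of the $\gamma_i^\sigma(\tau)$, $\sigma\in\Sigma_i(\tau)$. Each $G\in\mathcal G(\tau)$ arises from a matrix $M$ as in Proposition~\ref{prop:kernel} by dividing the $i$-th row by $b_i-1>0$. Replacing $y_i$ by $y_i(b_i-1)$, we obtain: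
\begin{equation}\label{eq:G}
\text{every }G\in\mathcal G(\tau)\text{ has rank }m-1\text{ and satisfies }y^TG=0\text{ for some }y\text{ with all }y_i>0 .
\end{equation}

\section{The map $\Phi$ is a homeomorphism}\label{sec:homeo}

We show that $\Phi$ is a local homeomorphism and is proper, and then use covering space theory.

\subsection*{Local invertibility}
Let $F$ be Lipschitz near $x_0\in\mathbb R^N$ with values in $\mathbb R^N$. By Rademacher's theorem $F$ is differentiable almost everywhere near $x_0$. Clarke's \emph{generalized Jacobian} $\partial F(x_0)$ is the convex hull of all limits of Jacobian matrices $JF(x^{(\nu)})$, where $x^{(\nu)}\to x_0$ and $F$ is differentiable at $x^{(\nu)}$. Clarke's inverse function theorem \cite{Clarke} states: if every matrix in $\partial F(x_0)$ is nonsingular, there are neighborhoods $U$ of $x_0$ and $V$ of $F(x_0)$, with $F(U)\subset V$ after shrinking $U$, and a Lipschitz map $H:V\to\mathbb R^N$ such that $H(F(u))=u$ for $u\in U$ and $F(H(v))=v$ for $v\in V$. Taking $U$ and $V$ open, $F$ then maps $U$ homeomorphically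 onto the open set $H^{-1}(U)$, with Lipschitz inverse $H$.

To apply this we must identify $J\Phi$ at every point where it exists. The subtlety is that differentiability of the differences $g_{i+1}-g_i$ at a point does not give differentiability of the $g_i$ themselves.

\begin{lemma}\label{lem:jac}
If $\Phi$ is differentiable at $\tau'\in T$, there are $\sigma_i\in\Sigma_i(\tau')$ such that $J\Phi(\tau')=LG$, where $G$ has the rows $\gamma_i^{\sigma_i}(\tau')$, $i=1,\dots,m$.
\end{lemma}

\begin{proof}
By \eqref{eq:min} and continuity, the branches with $\sigma\notin\Sigma_i(\tau')$ stay strictly above $b_i$ near $\tau'$. So near $\tau'$ the function $g_i$ is the minimum of the $C^1$ functions $\log(\lambda_i^\sigma-1)$, $\sigma\in\Sigma_i(\tau')$, which all have the value $g_i(\tau')$ at $\tau'$. Expanding each to first order along $\tau'+\epsilon v$, $\epsilon\downarrow0$, we see that the one-sided directional derivatives exist and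
\[
g_i'(\tau';v)=\min_{\sigma\in\Sigma_i(\tau')}\gamma_i^\sigma(\tau')\cdot v,\qquad v\in\mathbb R^{m-1}.
\]
For each choice $(\sigma_1,\dots,\sigma_m)\in\prod_i\Sigma_i(\tau')$, the set of $v$ for which $\sigma_i$ attains this minimum for every $i$ is closed. These finitely many closed sets cover $\mathbb R^{m-1}$, so by Baire's theorem one of them contains a nonempty open set $V$. For this choice, $J\Phi(\tau')v=L\,(g_i'(\tau';v))_i=LGv$ for all $v\in V$, and two linear maps that agree on a nonempty open set are equal.
\end{proof}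

\begin{proposition}\label{prop:local}
$\Phi$ is a local homeomorphism with Lipschitz local inverses.
\end{proposition}

\begin{proof}
Fix $\tau\in T$. Let $\tau^{(\nu)}\to\tau$ with $J\Phi(\tau^{(\nu)})$ convergent, and apply Lemma~\ref{lem:jac} at each $\tau^{(\nu)}$. On a subsequence $\sigma_1,\dots,\sigma_m$ do not depend on $\nu$. Letting $\nu\to\infty$ in $\lambda_i^{\sigma_i}(\tau^{(\nu)})=b_i(\tau^{(\nu)})$ gives $\sigma_i\in\Sigma_i(\tau)$ by \eqref{eq:min}, and the limit matrix is $LG$ with rows $\gamma_i^{\sigma_i}(\tau)$ in $G$. Since $\mathcal G(\tau)$ is convex, $\partial\Phi(\tau)\subset\{LG:G\in\mathcal G(\tau)\}$.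

Let $G\in\mathcal G(\tau)$ and $LGv=0$. The kernel of $L$ consists of the constant vectors, so $Gv=c\mathbf 1$. With $y$ from \eqref{eq:G}, $0=y^TGv=c\sum_iy_i$, so $c=0$, and $v=0$ because $G$ has full column rank. Thus all matrices in $\partial\Phi(\tau)$ are nonsingular, and Clarke's theorem applies.
\end{proof}

\subsection*{Properness}
A continuous map is \emph{proper} if preimages of compact sets are compact. When a partition degenerates, either enough distinct nodes survive to control all feasible polynomials, and then a collapsing interval has $b_i\to1$; or too few survive, and then some $b_i\to\infty$. In each case we need a second index whose $g_k$ does not follow.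

\begin{proposition}\label{prop:proper}
$\Phi:T\to\mathbb R^{m-1}$ is proper.
\end{proposition}

\begin{proof}
Let $\tau^{(\nu)}\in T$ converge to a boundary point of $T$: $t_k^{(\nu)}\to t_k^\infty$ for all $k$, and $t_{i-1}^\infty=t_i^\infty$ for some $i$. We show that $\max_kg_k-\min_kg_k\to\infty$ along the sequence. Since $\max_kg_k-\min_kg_k\le\sum_k|g_{k+1}-g_k|$, this gives $|\Phi(\tau^{(\nu)})|\to\infty$. It follows that a sequence in $\Phi^{-1}(K)$, with $K$ compact, has a subsequence converging in the closure of $T$ whose limit lies in $T$, and then in $\Phi^{-1}(K)$ by continuity. We drop the index $\nu$.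

\emph{Case 1: the numbers $t_k^\infty$ take at least $n+1$ distinct values.} Choose $\sigma$ such that the limits $t_k^\infty$, $k\in\sigma$, are distinct. The polynomials $\ell_k^\sigma$ converge, so $\sum_{k\in\sigma}|(\ell_k^\sigma)'|\le K$ on $[a,b]$ with $K$ independent of $\nu$, and every feasible $p$ has $|p'|\le K$ on $[a,b]$. For the collapsing interval, $b_i-1=p_i(x_i)-p_i(t_{i-1})\le K(t_i-t_{i-1})\to0$, so $\min_kg_k\to-\infty$. On the other hand, let $I_l$ be a longest interval; its length is at least $(b-a)/m$. The quadratic $1-2(b-a)^{-2}(x-t_{l-1})(x-t_l)$ belongs to $\mathcal P_n$ because $n\ge2$, and it is feasible because $0\le(x-t_{l-1})(x-t_l)\le(b-a)^2$ at the nodes. Its value at the midpoint of $I_l$ is at least $1+1/(2m^2)$. So $\max_kg_k\ge-\log(2m^2)$.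

\emph{Case 2: the numbers $t_k^\infty$ take at most $n$ distinct values $c_1,\dots,c_r$.} Let $q=\prod_{l=1}^r(x-c_l)\in\mathcal P_n$ and $\epsilon_\nu=\max_k|q(t_k)|$. Then $\epsilon_\nu\to0$, and $\epsilon_\nu>0$ because $q$ has fewer than $m+1$ zeros. As $a<b$, there is $j$ with $t_{j-1}^\infty<t_j^\infty$. The midpoint $\mu$ of $[t_{j-1}^\infty,t_j^\infty]$ is not among the $c_l$, and $\mu\in I_j$ for large $\nu$. Since $q/\epsilon_\nu$ is feasible, $b_j\ge|q(\mu)|/\epsilon_\nu\to\infty$, so $\max_kg_k\to\infty$. On the other hand, let $\sigma=\{0,\dots,n\}$; then $b_k\le\lambda_k^\sigma$ for $1\le k\le n$. The set $\tau_\sigma$ is a partition of $[t_0,t_n]$ into $n$ intervals. Fundamental polynomials are invariant under affine changes of variable, so Theorem~\ref{thm:classical} holds on $[t_0,t_n]$ with the same constant $\lambda_n^*$ and gives $\min_{k\le n}\lambda_k^\sigma\le\lambda_n^*$. Hence $\min_kb_k\le\lambda_n^*$ for all $\nu$, and $\min_k g_k$ is bounded above.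
\end{proof}

The last step is the only use of Theorem~\ref{thm:classical}, and only the bound $\min_k\lambda_k\le\lambda_n^*$ enters. For $m=n$ Case~1 cannot occur, since a degenerating partition has at most $m$ distinct limit nodes.

\subsection*{Globalization}

\begin{proof}[Proof of Theorem~\ref{thm:main}(1)]
A proper local homeomorphism $\Phi:T\to\mathbb R^{m-1}$ is a covering map. Indeed, it is open, and it is closed because it is proper, so its image is all of $\mathbb R^{m-1}$. A fiber $\Phi^{-1}(\xi)$ is compact and discrete, say $\{\tau_1,\dots,\tau_r\}$. If $U_1,\dots,U_r$ are disjoint open neighborhoods of these points on which $\Phi$ is a homeomorphism onto an open set, then $\bigcap_l\Phi(U_l)\setminus\Phi\bigl(T\setminus\bigcup_lU_l\bigr)$ is an evenly covered open neighborhood of $\xi$. A covering of a simply connected, locally path-connected space by a path-connected space has one sheet. Here $T$ is convex and the base is $\mathbb R^{m-1}$, so $\Phi$ is a homeomorphism. Its inverse agrees locally with the Lipschitz maps of Proposition~\ref{prop:local}.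
\end{proof}

\section{Comparison of two partitions}\label{sec:compare}

The relation \eqref{eq:G} constrains the velocities of $g_1,\dots,g_m$ along any path, but its coefficients $y_i$ change from point to point, so it cannot be integrated along an arbitrary path. Part (1) supplies a path on which it can: along a straight segment in the coordinates $\Phi$, the $g_i$ move linearly up to one common term.

\begin{proof}[Proof of Theorem~\ref{thm:main}(2)]
Let $\tau\ne\tau'$ and
\[
\psi(s)=\Phi^{-1}\bigl((1-s)\Phi(\tau)+s\Phi(\tau')\bigr),\qquad 0\le s\le1 .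
\]
This is a Lipschitz curve in $T$ from $\tau$ to $\tau'$, because $\Phi^{-1}$ is locally Lipschitz and $[0,1]$ is compact. Put $\delta_i=g_i(\tau')-g_i(\tau)$ and $r_i(s)=g_i(\psi(s))-g_i(\tau)-s\delta_i$. The $i$-th coordinate of $\Phi(\psi(s))-\Phi(\tau)-s(\Phi(\tau')-\Phi(\tau))=0$ is $r_{i+1}(s)-r_i(s)$. So all $r_i$ equal one Lipschitz function $r$ with $r(0)=r(1)=0$, and
\[
g_i(\psi(s))=g_i(\tau)+s\,\delta_i+r(s),\qquad i=1,\dots,m.
\]

For almost every $s\in(0,1)$ both $\psi$ and $r$ are differentiable at $s$. Fix such an $s$ and choose $\sigma_i\in\Sigma_i(\psi(s))$. By \eqref{eq:min} the function $\log(\lambda_i^{\sigma_i}\circ\psi-1)-g_i\circ\psi$ is nonnegative and vanishes at $s$; it is differentiable at $s$, so its derivative there is $0$. Thus $\delta_i+r'(s)=\gamma_i^{\sigma_i}(\psi(s))\cdot\psi'(s)$. The matrix $G$ with rows $\gamma_i^{\sigma_i}(\psi(s))$ lies in $\mathcal G(\psi(s))$, and \eqref{eq:G} gives $y=y(s)$ with positive entries and $\sum_iy_i(\delta_i+r'(s))=y^TG\psi'(s)=0$, that is,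
\begin{equation}\label{eq:r}
-r'(s)=\frac{\sum_iy_i(s)\,\delta_i}{\sum_iy_i(s)}\qquad\text{for almost every }s .
\end{equation}

Suppose that all $\delta_i\ge0$, or that all $\delta_i\le0$. Then $r'$ has one sign almost everywhere by \eqref{eq:r}. A Lipschitz function is the integral of its derivative, so $\int_0^1r'=r(1)-r(0)=0$ and $r'=0$ almost everywhere. At one such $s$, \eqref{eq:r} gives $\sum_iy_i\delta_i=0$ with terms of one sign, so all $\delta_i=0$. Then $\Phi(\tau)=\Phi(\tau')$ and $\tau=\tau'$, a contradiction. Hence $\delta_i>0$ for some $i$ and $\delta_j<0$ for some $j$.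
\end{proof}

\section{Consequences}\label{sec:cons}

\begin{proposition}\label{prop:cons}
Let $m\ge n\ge2$.
\begin{enumerate}
\item[(a)] For every $w\in(0,\infty)^m$ there is a unique partition $\tau^w$ for which $(b_i-1)/w_i$ has the same value $c_w$ for all $i$. For $\tau\ne\tau^w$,
\[
\min_i\frac{b_i(\tau)-1}{w_i}<c_w<\max_i\frac{b_i(\tau)-1}{w_i}.
\]
\item[(b)] $\tau^*_m$ is symmetric about $(a+b)/2$.
\item[(c)] $B_{n,m+1}<B_{n,m}$.
\end{enumerate}
\end{proposition}

\begin{proof}
(a) The ratios are all equal if and only if $\Phi(\tau)=L(\log w_1,\dots,\log w_m)^T$, which has exactly one solution. For $\tau\ne\tau^w$, Theorem~\ref{thm:main}(2) gives $i,j$ with $b_i(\tau)-1<b_i(\tau^w)-1=c_ww_i$ and $b_j(\tau)-1>c_ww_j$.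

(b) The reflection $x\mapsto a+b-x$ preserves $\mathcal P_n$ and reverses the order of $b_1,\dots,b_m$. So the reflected partition also has equal $b_i$ and coincides with $\tau^*_m$.

(c) Let $p_1$ and $x_1$ belong to $\tau^*_m$, and let $\tilde\tau=\tau^*_m\cup\{x_1\}$. An extra node shrinks the feasible set, so $B_n(\cdot,\tilde\tau)\le B_n(\cdot,\tau^*_m)\le B_{n,m}$. The first interval of $\tilde\tau$ is $[a,x_1]$. For $a\le x<x_1$ we have $B_n(x,\tilde\tau)\le p_1(x)<B_{n,m}$, and $B_n(x_1,\tilde\tau)=1<B_{n,m}$; hence $b_1(\tilde\tau)<B_{n,m}$. If $\tilde\tau=\tau^*_{m+1}$, then $B_{n,m+1}=b_1(\tilde\tau)<B_{n,m}$. Otherwise Corollary~\ref{cor:conj} gives $B_{n,m+1}<\max_ib_i(\tilde\tau)\le B_{n,m}$.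
\end{proof}

For $n=2$ the optimal partition is explicit: on each half of the interval, the distances of the nodes from the far endpoint form a geometric progression.

\begin{proposition}\label{prop:n2}
Let $n=2$, $[a,b]=[-1,1]$. Then $B_{2,m}=\frac12\left(r+\frac1r\right)$, and $\tau^*_m$ is the partition symmetric about $0$ whose nonnegative nodes are as follows.
\begin{enumerate}
\item[(i)] If $m=2k$, then $r=2^{2/m}$ and $1+t_{k+l}=r^l$ for $0\le l\le k$.
\item[(ii)] If $m=2k+1$, then $r>1$ is the root of $r^{(m+1)/2}=r+1$, and $1+t_{k+1+l}=\frac{2r}{r+1}\,r^l$ for $0\le l\le k$.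
\end{enumerate}
For example, $B_{2,2}=\frac54$ and $B_{2,3}=\frac{\sqrt5}2$.
\end{proposition}

\begin{proof}
Put $\kappa_i=h_i/(2(1+|s_i|))$. By \eqref{eq:quad}, $b_i=1+2\kappa_i^2/(1-\kappa_i^2)=(1+\kappa_i^2)/(1-\kappa_i^2)$. If $\kappa_i=\frac{r-1}{r+1}$, then
\[
b_i=\frac{(r+1)^2+(r-1)^2}{(r+1)^2-(r-1)^2}=\frac12\Bigl(r+\frac1r\Bigr).
\]
By Corollary~\ref{cor:conj} it suffices to check that the stated points form a partition with $\kappa_i=\frac{r-1}{r+1}$ for all $i$. In (i), $t_k=0$ and $1+t_m=r^k=2$. In (ii), the root exists and is unique because $r^k-1-1/r$ increases from $-1$ to $\infty$ on $[1,\infty)$; further $t_{k+1}=\frac{r-1}{r+1}>0$ and $1+t_m=2r^{k+1}/(r+1)=2$. For an interval with $0\le t_{i-1}$ and $1+t_i=r(1+t_{i-1})$ we have $h_i=(r-1)(1+t_{i-1})$ and $1+s_i=\frac12(r+1)(1+t_{i-1})$, so $\kappa_i=\frac{r-1}{r+1}$; the reflected intervals have the same $h_i$ and $|s_i|$. For odd $m$ the central interval $[-t_{k+1},t_{k+1}]$ has $s_i=0$ and $\kappa_i=t_{k+1}=\frac{r-1}{r+1}$. Finally, $m=2$ gives $r=2$, and $m=3$ gives $r^2=r+1$, so $r=\frac{1+\sqrt5}2$,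 $1/r=r-1$, and $r+1/r=\sqrt5$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{Clarke}
F.~H.~Clarke, \emph{Pacific J. Math.} \textbf{64} (1976), 97--102.

\bibitem{dBP}
de~Boor and Pinkus, 1978.

\bibitem{Kilgore}
Kilgore, 1978.

\end{thebibliography}
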